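\title{The equational theory of cancellative residuated lattices is undecidable}

\begin{abstract}
We show that the equational theory of cancellative residuated lattices is undecidable, and in fact $\Sigma^0_1$-complete. To each instance of the Post Correspondence Problem we attach an equation in the signature $\{\wedge,\vee,\cdot,/\}$ that holds in all cancellative residuated lattices exactly when the instance has a solution. A solution yields a proof of the equation by a single left cancellation of an element above $1$. If there is no solution, the equation fails in a conuclear image of a lattice-ordered group. Undecidability therefore extends to every set of equations between these two bounds, in a fixed finite number of variables; this includes the equational theories of left-cancellative residuated lattices and of conuclear images of lattice-ordered groups.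
\end{abstract}

\section{Introduction}\label{sec:intro}

A \emph{residuated lattice} is an algebra $\mathbf A=\langle A,\wedge,\vee,\cdot,\backslash,/,1\rangle$ such that $\langle A,\wedge,\vee\rangle$ is a lattice, $\langle A,\cdot,1\rangle$ is a monoid, and for all $x,y,z\in A$
\begin{equation}\label{eq:res}
xy\le z\iff y\le x\backslash z\iff x\le z/y .
\end{equation}
Thus $x\backslash z$ is the largest $y$ with $xy\le z$, and $z/y$ is the largest $x$ with $xy\le z$: the two residuals are the best approximations from below to left and right division. Residuated lattices form a variety $\mathcal{RL}$. Its equational theory is decidable, while its universal theory is undecidable.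

A residuated lattice is \emph{left-cancellative} if $xy=xz$ implies $y=z$, \emph{right-cancellative} if $yx=zx$ implies $y=z$, and \emph{cancellative} if it is both. Cancellation says that division undoes multiplication. Indeed, multiplication is monotone (Section~\ref{sec:lgroups}), and $y'=x\backslash(xy)$ satisfies $y\le y'$ and $xy'\le xy$ by \eqref{eq:res}, so $xy'=xy$. Left cancellation therefore gives $x\backslash(xy)=y$, and conversely this equation recovers $y$ from $x$ and $xy$. Hence the cancellative residuated lattices form the subvariety $\mathcal{CanRL}$ of $\mathcal{RL}$ defined by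
\[
x\backslash(xy)\approx y,\qquad (yx)/x\approx y .
\]
The following question has been posed as an open problem.

\medskip
\noindent\textbf{Problem.} \emph{Is the equational theory of $\mathcal{CanRL}$ decidable?}
\medskip

One might expect a positive answer, since $\mathcal{CanRL}$ arises from a decidable variety by adding two short equations. Two observations suggest caution. First, finite countermodels are not available. If a cancellative residuated lattice has a least element $\bot$, then $\bot\le\bot/x$ gives $\bot x=\bot=\bot1$, so $x=1$ for all $x$; in particular every finite member of $\mathcal{CanRL}$ is trivial. Second, cancellation is the rule that infers $y\le z$ from $xy\le xz$, and the factor $x$ does not occur in the conclusion. To prove $y\le z$ one may have to guess $x$, with no bound on its size in sight. We show that there is no such bound: the factor to be guessed can encode a solution of an instance of the Post Correspondence Problem.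

A \emph{PCP instance} is a list $I=((\alpha_1,\beta_1),\dots,(\alpha_n,\beta_n))$, $n\ge1$, of pairs of nonempty words over $\{a,b\}$. A \emph{solution} of $I$ is a sequence $j_1,\dots,j_k$ of indices, $k\ge1$, with $\alpha_{j_1}\cdots\alpha_{j_k}=\beta_{j_1}\cdots\beta_{j_k}$. The set of instances that have a solution is undecidable, indeed $\Sigma^0_1$-complete \cite{Post}: it is recursively enumerable, and every recursively enumerable set reduces to it by a computable map. The standard proofs use nonempty words and a two-letter alphabet.

Given $I$, let $X=\{a,b,c_1,\dots,c_n,s_1,\dots,s_n\}$ be an alphabet of $2n+2$ letters. Take variables $a,b,z,y,u$, variables $\xi_i,\eta_i$ for $1\le i\le n$, and a variable $v_x$ for each $x\in X$. Each letter of $X$ stands for a term: $a$ and $b$ for the variables of that name, and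
\[
c_i:=\xi_i\wedge z/(z\alpha_i)\wedge y/(y\beta_i),\qquad
s_i:=\eta_i\wedge z/\alpha_i\wedge y/\beta_i ,
\]
where $\alpha_i,\beta_i$ are read as products of the variables $a,b$. (Products bind more strongly than residuals, and residuals more strongly than $\wedge$ and $\vee$.) Put $w:=u\wedge\bigwedge_{x\in X}xv_x$ and
\[
E_I:\qquad w\ \le\ \bigvee_{x\in X}v_x\ \vee\ (z\wedge y)\,w ,
\]
where $p\le q$ abbreviates the equation $p\vee q\approx q$. The equation $E_I$ is computable from $I$ and has $5+2n+(2n+2)=4n+7$ variables. Since the words $\alpha_i,\beta_i$ are nonempty, the constant $1$ does not occur, and $E_I$ is in the signature $\{\wedge,\vee,\cdot,/\}$.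

\begin{theorem}\label{thm:main}
The equation $E_I$ holds in $\mathcal{CanRL}$ if and only if $I$ has a solution. Hence the equational theory of $\mathcal{CanRL}$ is undecidable; it is $\Sigma^0_1$-complete.
\end{theorem}

The proof of validity uses much less than cancellativity, and the countermodels come from a narrow class, so more is true. Let $\mathcal P\supseteq\mathcal{CanRL}$ be the variety of residuated lattices satisfying
\begin{equation}\label{eq:P}
(1\vee x)\backslash\bigl((1\vee x)y\bigr)\approx y ,
\end{equation}
that is, left cancellation of elements above $1$ only. For each lattice-ordered group $H$ and each upward closed submonoid $U\subseteq H$, Section~\ref{sec:AHU} defines an algebra $\mathbf A(H,U)\in\mathcal{CanRL}$; let $\mathcal C$ be the class of all these algebras. Conuclear images of $\ell$-groups are defined in Section~\ref{sec:lgroups}. We write $\mathrm{Th}(\mathcal K)$ for the set of equations valid in all members of a class $\mathcal K$.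

\begin{theorem}\label{thm:interval}
Let $\Sigma$ be any set of equations with $\mathrm{Th}(\mathcal P)\subseteq\Sigma\subseteq\mathrm{Th}(\mathcal C)$. Then $E_I\in\Sigma$ if and only if $I$ has a solution, so $\Sigma$ is undecidable. Undecidability persists for equations in the signature $\{\wedge,\vee,\cdot,/\}$ and in a fixed finite number of variables. In particular, the equational theories of $\mathcal{CanRL}$, of left-cancellative residuated lattices, and of the class of conuclear images of $\ell$-groups are undecidable. For $\mathcal{CanRL}$ the same holds for the signature $\{\wedge,\vee,\cdot,\backslash\}$.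
\end{theorem}

The equation $E_I$ asks whether some product of letters of $X$ is forced to lie below both $z$ and $y$. The terms $c_i,s_i$ force the words of a language $L_z$ below $z$ and those of a language $L_y$ below $y$, and the two languages meet exactly when $I$ has a solution (Section~\ref{sec:languages}). A common word yields a proof of $E_I$ in $\mathcal P$ by canceling the join of its prefixes (Section~\ref{sec:cancel}). The converse is the larger part of the work, because $E_I$ holds in every $\ell$-group. The algebras $\mathbf A(H,U)$ change the meet of an $\ell$-group so that $z\wedge y$ becomes negligible when no word lies below it (Section~\ref{sec:AHU}), and an $\ell$-group is then built in which no words other than those of $L_z$ and $L_y$ lie below $z$ and $y$ (Section~\ref{sec:H}). Section~\ref{sec:proofs} derives the theorems.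

\section{Residuated lattices inside lattice-ordered groups}\label{sec:lgroups}

In a residuated lattice multiplication distributes over binary joins on both sides. For the left factor, \eqref{eq:res} gives $x(y\vee y')\le z$ iff $y\vee y'\le x\backslash z$ iff $xy\le z$ and $xy'\le z$; hence $x(y\vee y')=xy\vee xy'$. The right factor is treated with $/$ in place of $\backslash$. In particular multiplication is monotone in each argument.

A \emph{lattice-ordered group}, or \emph{$\ell$-group}, is a group with a lattice order that is invariant under left and right multiplication. Multiplication by a fixed element is then an order automorphism, so it distributes over both $\vee$ and $\wedge$. The lattice of an $\ell$-group is distributive. A direct product of $\ell$-groups, ordered coordinatewise, is an $\ell$-group with coordinatewise joins and meets. A total order on a group that is invariant on both sides is a \emph{bi-order}. A bi-order is the same thing as a subset $P$, the \emph{strict positive cone}, that is closed under products and conjugation and contains exactly one of $g,g^{-1}$ for each $g\ne1$ and does not contain $1$; the order is given by $g<h$ iff $g^{-1}h\in P$.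

All countermodels below are submonoids of $\ell$-groups, which makes cancellativity automatic. One condition suffices for such a submonoid to be residuated.

\begin{lemma}\label{lem:conucleus}
Let $A$ be a submonoid of an $\ell$-group $G$ such that for each $g\in G$ there is a greatest element $\sigma(g)$ of $A$ below $g$. Then $A$ is closed under the joins of $G$, and with the order, product and joins of $G$ and
\[
x\wedge_A y=\sigma(x\wedge_G y),\qquad x\backslash y=\sigma(x^{-1}y),\qquad y/x=\sigma(yx^{-1})
\]
it is a cancellative residuated lattice.
\end{lemma}

\begin{proof}
Let $x,y\in A$. Both lie below $x\vee y$, hence below $\sigma(x\vee y)$, so $x\vee y=\sigma(x\vee y)\in A$. The common lower bounds of $x,y$ in $A$ are the elements of $A$ below $x\wedge_Gy$, and the greatest of them is $\sigma(x\wedge_Gy)$. For $p\in A$ we have $xp\le y$ iff $p\le x^{-1}y$ iff $p\le\sigma(x^{-1}y)$, and $px\le y$ iff $p\le yx^{-1}$ iff $p\le\sigma(yx^{-1})$. A submonoid of a group is cancellative.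
\end{proof}

A \emph{conucleus} on $G$ is a monotone idempotent map $\sigma\colon G\to G$ with $\sigma(g)\le g$, $\sigma(1)=1$ and $\sigma(g)\sigma(g')\le\sigma(gg')$. The map $\sigma$ of Lemma~\ref{lem:conucleus} is a conucleus with image $A$; the last inequality holds because $\sigma(g)\sigma(g')$ is an element of $A$ below $gg'$. Conversely, the image $A$ of a conucleus satisfies the hypothesis of the lemma: if $x,y\in A$ then $xy=\sigma(x)\sigma(y)\le\sigma(xy)\le xy$, and if $x\in A$ and $x\le g$ then $x=\sigma(x)\le\sigma(g)$. The residuated lattices obtained in this way are the \emph{conuclear images of $\ell$-groups}. The identity map makes $G$ itself a cancellative residuated lattice, with $x\backslash y=x^{-1}y$ and $y/x=yx^{-1}$. The map $g\mapsto g\wedge1$ gives the negative cone $\{g:g\le1\}$.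

\section{Two languages and an implication}\label{sec:languages}

Fix an instance $I$ with $n$ pairs until the end of Section~\ref{sec:H}. Let $X^*$ be the set of words over $X$, including the empty word. When the letters of $X$ are given values in a monoid, we denote a word and its value by the same symbol; different letters may have the same value.

Consider the inequalities
\begin{equation}\label{eq:rules}
c_iz\alpha_i\le z,\qquad c_iy\beta_i\le y,\qquad s_i\alpha_i\le z,\qquad s_i\beta_i\le y\qquad(1\le i\le n).
\end{equation}
They are the order-theoretic reading of the grammar rules $z\to c_iz\alpha_i\mid s_i\alpha_i$ and $y\to c_iy\beta_i\mid s_i\beta_i$, in which $s_i$ records that a sequence of indices starts with $i$ and $c_i$ that it continues with $i$. The languages generated are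
\begin{align*}
L_z&=\{c_{j_k}\cdots c_{j_2}s_{j_1}\,\alpha_{j_1}\alpha_{j_2}\cdots\alpha_{j_k}: k\ge1,\ 1\le j_1,\dots,j_k\le n\},\\
L_y&=\{c_{j_k}\cdots c_{j_2}s_{j_1}\,\beta_{j_1}\beta_{j_2}\cdots\beta_{j_k}: k\ge1,\ 1\le j_1,\dots,j_k\le n\}.
\end{align*}
For example, $I=((a,ab),(ba,a))$ has the solution $1,2$, because $a\cdot ba=ab\cdot a$. The word $m=c_2s_1aba$ lies in both languages, and \eqref{eq:rules} bounds it in two ways:
\[
m=c_2(s_1a)ba\le c_2z\,ba\le z,\qquad m=c_2(s_1ab)a\le c_2y\,a\le y .
\]

\begin{lemma}\label{lem:languages}
\begin{enumerate}
\item[(a)] $I$ has a solution if and only if $L_z\cap L_y\ne\emptyset$.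
\item[(b)] If elements $a,b,z,y,c_i,s_i$ of a residuated lattice satisfy \eqref{eq:rules}, then $m\le z$ for all $m\in L_z$ and $m\le y$ for all $m\in L_y$.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) A word of $L_z$ or $L_y$ determines its sequence $j_1,\dots,j_k$, which can be read off the prefix ending in the unique letter $s_i$. So a word lies in both languages exactly when it has the form $c_{j_k}\cdots c_{j_2}s_{j_1}\omega$ with $\alpha_{j_1}\cdots\alpha_{j_k}=\omega=\beta_{j_1}\cdots\beta_{j_k}$.

(b) Use induction on $k$. For $k=1$ we have $s_{j_1}\alpha_{j_1}\le z$. For $k>1$ the word is $c_{j_k}m'\alpha_{j_k}$ with $m'\in L_z$ shorter, so it is below $c_{j_k}z\alpha_{j_k}\le z$. The same induction with $y,\beta_i$ in place of $z,\alpha_i$ treats $L_y$.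
\end{proof}

An equation has no hypotheses, so \eqref{eq:rules} cannot simply be assumed. But by \eqref{eq:res} each inequality in \eqref{eq:rules} is an upper bound on $c_i$ or $s_i$ in terms of $a,b,z,y$, and the elements below a bound $q$ are exactly the values of $\xi\wedge q$ for a fresh variable $\xi$. This explains the terms $c_i$, $s_i$ and $w$.

\begin{lemma}\label{lem:implication}
A residuated lattice $\mathbf A$ satisfies $E_I$ if and only if, for all elements $a,b,z,y,c_i,s_i,w,v_x$ of $A$ that satisfy \eqref{eq:rules} and
\begin{equation}\label{eq:w}
w\le xv_x\qquad(x\in X),
\end{equation}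
we have
\begin{equation}\label{eq:concl}
w\le\bigvee_{x\in X}v_x\vee(z\wedge y)w .
\end{equation}
\end{lemma}

\begin{proof}
Under any assignment the values of the terms $c_i,s_i,w$ satisfy \eqref{eq:rules} and \eqref{eq:w}; for instance $c_i\le z/(z\alpha_i)$ means $c_iz\alpha_i\le z$. So the implication gives $E_I$. Conversely, let elements satisfying \eqref{eq:rules} and \eqref{eq:w} be given, and assign $\xi_i\mapsto c_i$, $\eta_i\mapsto s_i$, $u\mapsto w$, with the other variables sent to the elements of the same name. The element $c_i$ lies below $z/(z\alpha_i)$ and $y/(y\beta_i)$, so the term $c_i$ takes the value $c_i$. For the same reason the term $s_i$ takes the value $s_i$, and then by \eqref{eq:w} the term $w$ takes the value $w$. Now $E_I$ gives \eqref{eq:concl}.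
\end{proof}

\section{Canceling the join of the prefixes}\label{sec:cancel}

Nothing so far uses cancellation. Its role is to make the passage from \eqref{eq:w} to \eqref{eq:concl} a test for the existence of a word, of unspecified length, below $z\wedge y$.

To see why such a test is plausible, work in a totally ordered group, take $w=1$, and suppose that some word $m\in X^*$ lies below an element $d$. Hypothesis \eqref{eq:w} says $v_x\ge x^{-1}$. Either some letter has $x\le1$, and then $v_x\ge1$; or all letters are above $1$, and then $d\ge m\ge1$. In both cases $w\le\bigvee_xv_x\vee dw$. In general there is neither a case distinction nor an inverse, and both are replaced by one cancellation. For a word of length one, let $w\le xv$ and $x\le d$. Then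
\[
(1\vee x)w=w\vee xw\le xv\vee dw\le(1\vee x)(v\vee dw),
\]
and canceling $1\vee x$ gives $w\le v\vee dw$. The factor $1\vee x$ is the join of the prefixes of the word $x$, and this is the form that generalizes.

\begin{lemma}\label{lem:prefix}
Let $\mathbf A\in\mathcal P$, let the letters of a finite nonempty alphabet $X$ have values in $A$, and let $w,d,v_x\in A$ satisfy $w\le xv_x$ for all $x\in X$. If $m\le d$ for some $m\in X^*$, then $w\le\bigvee_{x\in X}v_x\vee dw$.
\end{lemma}

\begin{proof}
Let $m=x_1\cdots x_l$ with $x_r\in X$, and put $m_r=x_1\cdots x_r$ for $0\le r\le l$, so that $m_0=1$ and $m_l=m$. Let $M=\bigvee_{r=0}^lm_r$ and $V=\bigvee_xv_x\vee dw$. For $r<l$,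
\[
m_rw\le m_rx_{r+1}v_{x_{r+1}}=m_{r+1}v_{x_{r+1}}\le MV .
\]
For $r=l$ there is no next prefix, and the bound returns to the empty one:
\[
m_lw=mw\le dw\le V=m_0V\le MV .
\]
Since multiplication distributes over joins, $Mw\le MV$, that is, $w\le M\backslash(MV)$. As $M\ge m_0=1$, we have $M=1\vee M$, and \eqref{eq:P} gives $M\backslash(MV)=V$.
\end{proof}

\begin{proposition}\label{prop:valid}
If $I$ has a solution, then $E_I$ holds in $\mathcal P$.
\end{proposition}

\begin{proof}
By Lemma~\ref{lem:languages}(a) there is a word $m\in L_z\cap L_y$. Take elements of an algebra in $\mathcal P$ satisfying \eqref{eq:rules} and \eqref{eq:w}. By Lemma~\ref{lem:languages}(b), $m\le z\wedge y$, and Lemma~\ref{lem:prefix} with $d=z\wedge y$ gives \eqref{eq:concl}. Apply Lemma~\ref{lem:implication}.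
\end{proof}

\begin{remark}[Cancellation is needed]\label{rem:nocancel}
Every $E_I$ fails in $\mathcal{RL}$. The subsets of $\mathbb N=\{0,1,2,\dots\}$ form a residuated lattice under $\cap$, $\cup$ and $ST=\{p+q:p\in S,\ q\in T\}$, with unit $\{0\}$ and $S\backslash T=T/S=\{q:S\{q\}\subseteq T\}$. Let every letter of $X$ have the value $\{1\}$, and let $z=y=\mathbb N\setminus\{0\}$, $v_x=\{0\}$, $w=\{1\}$. Then \eqref{eq:rules} and \eqref{eq:w} hold, but the right side of \eqref{eq:concl} is $\mathbb N\setminus\{1\}$.
\end{remark}

\begin{remark}[Where every $E_I$ holds]\label{rem:scope}
A residuated lattice is \emph{integral} if $1$ is its greatest element. In that case $w\le av_a\le v_a$, so every $E_I$ is valid. Every $E_I$ is also valid in $\ell$-groups. Assume \eqref{eq:rules} and \eqref{eq:w} and put $V_0=\bigvee_xv_x$. Lemma~\ref{lem:prefix}, applied to $s_1\alpha_1\le z$ and to $s_1\beta_1\le y$ separately, gives $w\le V_0\vee zw$ and $w\le V_0\vee yw$. Hence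
\[
w\le(V_0\vee zw)\wedge(V_0\vee yw)=V_0\vee(zw\wedge yw)=V_0\vee(z\wedge y)w,
\]
by distributivity of the lattice and of multiplication over meets. So the method does not apply to these two subvarieties. We make no claim about integral or commutative cancellative residuated lattices.
\end{remark}

\section{The algebras $\mathbf A(H,U)$}\label{sec:AHU}

We now want $E_I$ to fail when $L_z\cap L_y=\emptyset$. Start from an $\ell$-group $H$ in which \eqref{eq:rules} holds, and try $w=1$ and $v_x=x^{-1}$, the smallest values allowed by \eqref{eq:w}. Then \eqref{eq:concl} reads $1\le\bigvee_xx^{-1}\vee(z\wedge y)$, and by Remark~\ref{rem:scope} this is true in $H$. The meet $z\wedge y$ of $H$ is too large: it does not notice that $z$ and $y$ lie above \emph{different} words. A conuclear image keeps products and joins but shrinks meets, which is the change we need.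

Let $U$ be the set of elements of $H$ lying above some word; we hope to have $z,y\in U$ and $z\wedge y\notin U$. Give each element an integer level $k\le0$, and reserve level $0$ for members of $U$. Then the meet of $z$ and $y$ drops to level $-1$. For it to be ignored in a join with elements of level $0$, the level must be compared first, as in a lexicographic product. Two obstacles arise. All pairs $(-1,g')$ lie below a pair $(0,g)$, and there is no greatest among them. And $v_x$ must have level $0$, although $x^{-1}$ need not belong to $U$. Both are removed by one more coordinate $h\ge g$, compared independently of the level: it is $h$ that is tested for membership in $U$, and $h$ bounds $g$ when the level drops.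

Let $H$ be an $\ell$-group. The \emph{lexicographic product} $\mathbb Z\mathbin{\vec\times}H$ is the group $\mathbb Z\times H$ with $(k,g)\le(k',g')$ iff $k<k'$, or $k=k'$ and $g\le g'$. Translations preserve this order. Two elements with $k\ne k'$ are comparable, and $(k,g),(k,g')$ have join $(k,g\vee g')$ and meet $(k,g\wedge g')$. So $\mathbb Z\mathbin{\vec\times}H$ is an $\ell$-group, and so is the direct product $G=H\times(\mathbb Z\mathbin{\vec\times}H)$, whose elements we write as $(h,k,g)$. For an upward closed submonoid $U\subseteq H$ put
\[
A=\{(h,k,g)\in G:\ g\le h,\ k\le0,\ \text{and } h\in U \text{ if } k=0\},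
\]
and let $\kappa(h)=0$ for $h\in U$ and $\kappa(h)=-1$ otherwise. The last two conditions together say $k\le\kappa(h)$.

\begin{lemma}\label{lem:AHU}
The set $A$ is a submonoid of $G$, and every $(h,k,g)\in G$ has a greatest element of $A$ below it, namely
\[
\sigma(h,k,g)=\begin{cases}(h,k,g\wedge h)&\text{if } k\le\kappa(h),\\ (h,\kappa(h),h)&\text{if } k>\kappa(h).\end{cases}
\]
\end{lemma}

\begin{proof}
The unit $(1,0,1)$ lies in $A$ since $1\in U$. Let $(h,k,g),(h',k',g')\in A$. Then $gg'\le hh'$ and $k+k'\le0$. If $k+k'=0$, then $k=k'=0$, so $h,h'\in U$ and $hh'\in U$.

Now let $(h,k,g)\in G$ and $\kappa=\kappa(h)$. In both cases the triple $\sigma(h,k,g)$ has first entry $h$, level at most $\kappa$ and third entry below $h$, so it lies in $A$. It lies below $(h,k,g)$: in the first case because $g\wedge h\le g$, in the second because $\kappa<k$. Let $(h',k',g')\in A$ be below $(h,k,g)$. Then $g'\le h'\le h$. Also $k'\le\kappa$, because $k'=0$ forces $h'\in U$ and hence $h\in U$; this is where upward closure is used. If $k\le\kappa$, then either $k'<k$, or $k'=k$ and $g'\le g$, so $g'\le g\wedge h$; thus $(k',g')\le(k,g\wedge h)$. If $k>\kappa$, then either $k'<\kappa$,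 or $k'=\kappa$ and $g'\le h$; thus $(k',g')\le(\kappa,h)$.
\end{proof}

By Lemma~\ref{lem:conucleus}, $A$ carries a cancellative residuated lattice, a conuclear image of $G$. This is the algebra $\mathbf A(H,U)$. For $h\in U$ put $\widehat h=(h,0,h)\in A$. The map $h\mapsto\widehat h$ from $U$ to $A$ preserves products, the unit and the order. For $h,h'\in U$ with $h\wedge h'\notin U$, Lemma~\ref{lem:AHU} gives
\begin{equation}\label{eq:drop}
\widehat h\wedge_A\widehat{h'}=\sigma(h\wedge h',0,h\wedge h')=(h\wedge h',-1,h\wedge h').
\end{equation}

\begin{example}\label{ex:toy}
The smallest case has one letter $x$ and the disjoint languages $\{x\}$ and $\{xx\}$. The corresponding implication is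
\[
w\le xv\ \Longrightarrow\ w\le v\vee(x\wedge x^2)w .
\]
It holds in $\ell$-groups: apply Lemma~\ref{lem:prefix} with $d=x$ and with $d=x^2$ and combine the results as in Remark~\ref{rem:scope}. Let $H=\mathbb Z^2$, written additively and ordered coordinatewise, let $p=(1,-1)$, and let $U$ consist of the elements above some $rp$, $r\ge0$. Then $p\wedge2p=(1,-2)\notin U$, since $(r,-r)\le(1,-2)$ would require $r\le1$ and $r\ge2$. In $\mathbf A(H,U)$ let $w=((0,0),0,(0,0))$ be the unit, $x=\widehat p$ and $v=((0,1),0,(-1,1))$. Then $xv=((1,0),0,(0,0))\ge w$. By \eqref{eq:drop}, $x\wedge x^2=((1,-2),-1,(1,-2))$, so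
\[
v\vee(x\wedge x^2)w=((1,1),0,(-1,1))\not\ge w .
\]
The third entry of the join comes from $v$ alone. In $H$ itself the join would be $(-1,1)\vee(1,-2)=(1,1)\ge(0,0)$.
\end{example}

The same computation reduces the failure of $E_I$ to a statement about $\ell$-groups.

\begin{lemma}\label{lem:counter}
Let $H$ be an $\ell$-group with elements $a,b,z,y,c_i,s_i$ such that
\begin{enumerate}
\item[(i)] the inequalities \eqref{eq:rules} hold;
\item[(ii)] $1\not\le\bigvee_{x\in X}x^{-1}$;
\item[(iii)] no word $m\in X^*$ satisfies both $m\le z$ and $m\le y$.
\end{enumerate}
Then $E_I$ fails in $\mathbf A(H,U)$, where $U=\{h\in H: h\ge m\text{ for some }m\in X^*\}$.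
\end{lemma}

\begin{proof}
The set $U$ is upward closed, contains $1$ (the empty word) and is closed under products, since $h\ge m$ and $h'\ge m'$ give $hh'\ge mm'$. It contains the letters of $X$. It contains $z\ge s_1\alpha_1$ and $y\ge s_1\beta_1$ by (i), and $z\wedge y\notin U$ by (iii).

We use Lemma~\ref{lem:implication}. The elements $\widehat a,\widehat b,\widehat z,\widehat y,\widehat{c_i},\widehat{s_i}$ of $A$ satisfy \eqref{eq:rules}, because $h\mapsto\widehat h$ preserves products and order. Put
\[
w=(1,0,1),\qquad v_x=(x^{-1}\vee1,\,0,\,x^{-1}).
\]
Here $v_x\in A$, because $x^{-1}\le x^{-1}\vee1$ and $x^{-1}\vee1\ge1$ lies in $U$. Condition \eqref{eq:w} holds, since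
\[
\widehat x\,v_x=(x(x^{-1}\vee1),0,xx^{-1})=(1\vee x,0,1)\ge w .
\]
By \eqref{eq:drop}, and because $w$ is the unit, $(\widehat z\wedge_A\widehat y)w=(z\wedge y,-1,z\wedge y)$. Joins in $A$ are those of $G$, and in $\mathbb Z\mathbin{\vec\times}H$ a pair of level $-1$ lies below every pair of level $0$. So the right side of \eqref{eq:concl} has the form $(h,0,\bigvee_xx^{-1})$. It lies above $w=(1,0,1)$ only if $1\le\bigvee_xx^{-1}$, which (ii) excludes.
\end{proof}

\section{An $\ell$-group that recognizes $L_z$ and $L_y$}\label{sec:H}

It remains to find $H$. Condition (i) forces the words of $L_z$ below $z$ and those of $L_y$ below $y$. We show that nothing more is forced.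

\begin{proposition}\label{prop:H}
For every instance $I$ there are an $\ell$-group $H$ and elements $a,b,z,y,c_i,s_i$ of $H$ satisfying conditions (i) and (ii) of Lemma~\ref{lem:counter} such that, for every word $m\in X^*$, $m\le z$ implies $m\in L_z$ and $m\le y$ implies $m\in L_y$.
\end{proposition}

The group will be a direct product $H=H_0\times W^z_1\times W^z_{-1}\times W^y_1\times W^y_{-1}$. An inequality holds in a product iff it holds in every factor. So (i) must be verified in all five factors, whereas each of the other requirements, which say that certain inequalities fail, may be delegated to factors of our choice: (ii) to $H_0$, the condition on $z$ to $W^z_{\pm1}$, and the condition on $y$ to $W^y_{\pm1}$.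

\subsection{A factor in which all letters raise one point}\label{sub:H0}

Conditions (i) and (ii) are in tension. In a totally ordered group (ii) says that all letters are greater than $1$, and then $c_iz\alpha_i>z$, contrary to (i). We therefore use a group of order automorphisms of a chain in which all letters raise one point but may lower others.

For $p\in\mathbb Z$ and $f\colon\mathbb Z\to\mathbb Z$ let $(p,f)$ be the map $(j,r)\mapsto(j+p,\,r+f(j))$ on the lexicographic chain $\mathbb Z\mathbin{\vec\times}\mathbb Z$. It is an order automorphism. Under composition, with the right factor acting first,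
\[
(p,f)(p',f')=(p+p',\ j\mapsto f'(j)+f(j+p')),\qquad (p,f)^{-1}=(-p,\ j\mapsto-f(j-p)),
\]
so these maps form a group $H_0$. Order $H_0$ pointwise. Composition with an order automorphism on either side preserves the pointwise order. Explicitly, $(p,f)\le(p',f')$ iff $p<p'$, or $p=p'$ and $f\le f'$ pointwise. This is a lattice order, in which elements with $p\neq p'$ are comparable and $(p,f)\vee(p,f')=(p,\max(f,f'))$, $(p,f)\wedge(p,f')=(p,\min(f,f'))$. So $H_0$ is an $\ell$-group.

Take $z=y=(1,0)$, $a=b=s_i=(0,f)$ and $c_i=(0,g)$, with $f,g$ to be chosen. A word $\gamma\in\{a,b\}^*$ of length $\ell$ has the value $(0,\ell f)$, and $c_iz\gamma$ maps $(j,r)$ to $(j+1,\,r+\ell f(j)+g(j+1))$. So $c_iz\gamma\le z$ iff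
\begin{equation}\label{eq:fg}
\ell f(j)+g(j+1)\le0\qquad\text{for all }j\in\mathbb Z .
\end{equation}
We want $f(0)=g(0)=1$. Then \eqref{eq:fg} requires $f(-1)<0$ and $g(1)\le-\ell$, and nothing else is needed. Let $L$ be the maximal length of the words $\alpha_i,\beta_i$, and put
\[
f(0)=1,\quad f(-1)=-1,\quad g(0)=1,\quad g(1)=-L,
\]
with all other values $0$. For $1\le\ell\le L$ the left side of \eqref{eq:fg} is $\ell-L\le0$ at $j=0$, is $-\ell+1\le0$ at $j=-1$, and is $0$ otherwise. The case $j=-1$ uses that the words are nonempty. Further, $s_i\gamma$ has first entry $0<1$, so $s_i\gamma\le z=y$. Thus (i) holds in $H_0$. Finally $\bigvee_xx^{-1}=(0,\max(-f,-g))$, and $\max(-f,-g)$ has the value $-1$ at $0$, so this join is not above the unit $(0,0)$. Thus (ii) holds in $H_0$.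

\subsection{The language $L_z$ in a free group}\label{sub:free}

To keep as few words as possible below $z$, we turn the inequalities for $z$ in \eqref{eq:rules} into equations and impose no other relation. Let $F$ be the free group on $a,b,z$, and put
\begin{equation}\label{eq:freevalues}
c_i=z\alpha_i^{-1}z^{-1},\qquad s_i=z\alpha_i^{-1},
\end{equation}
so that $c_iz\alpha_i=z$ and $s_i\alpha_i=z$.

\begin{lemma}\label{lem:free}
If a word $m\in X^*$ has the value $z$ in $F$ under \eqref{eq:freevalues}, then $m\in L_z$.
\end{lemma}

\begin{proof}
The exponent sum of $z$ is a homomorphism $F\to\mathbb Z$ with value $0$ on $a,b,c_i$ and $1$ on $s_i$ and $z$. So $m$ contains exactly one of the letters $s_1,\dots,s_n$, once: $m=m's_im''$ with $m',m''$ words over $\{a,b,c_1,\dots,c_n\}$. We must show that $m'$ contains only $c$'s and $m''$ none.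

In a group word over $a^{\pm1},b^{\pm1},z^{\pm1}$, define the \emph{height} of an occurrence of $a^{\pm1}$ or $b^{\pm1}$ as the exponent sum of $z$ in the prefix preceding it. For $j\in\mathbb Z$ let $\lambda_j$ be the number of occurrences of $a$ and $b$ at height $j$ minus the number of occurrences of $a^{-1}$ and $b^{-1}$ at height $j$. Deleting $zz^{-1}$ or $z^{-1}z$ changes no height, and deleting $aa^{-1}$, $a^{-1}a$, $bb^{-1}$ or $b^{-1}b$ removes two occurrences of equal height and opposite sign. So $\lambda_j$ depends only on the element of $F$, and $\lambda_j(m)=\lambda_j(z)=0$ for all $j$.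

Write out $m$ according to \eqref{eq:freevalues}. In $m'$ the letters $a,b$ stand at height $0$, and each $c_q$ contributes $\alpha_q^{-1}$ at height $1$. The letter $s_i$ contributes $\alpha_i^{-1}$ at height $1$ and raises all later heights by one. In $m''$ the letters $a,b$ stand at height $1$, and each $c_q$ contributes $\alpha_q^{-1}$ at height $2$. Hence $\lambda_0(m)$ is the number of letters $a,b$ in $m'$, and there are none. And $-\lambda_2(m)$ is the sum of the lengths of $\alpha_q$ over the letters $c_q$ in $m''$; as the $\alpha_q$ are nonempty, there are no such letters.

So $m=c_{j_k}\cdots c_{j_2}s_{j_1}\omega$ with $k\ge1$, $j_1=i$ and $\omega\in\{a,b\}^*$. Its value is $z\alpha_{j_k}^{-1}\cdots\alpha_{j_2}^{-1}\alpha_{j_1}^{-1}\omega=z$, whence $\omega=\alpha_{j_1}\alpha_{j_2}\cdots\alpha_{j_k}$ in $F$. Both sides are words without inverse letters, hence reduced, so they are equal as words.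
\end{proof}

\subsection{Two opposite orders and room for $y$}\label{sub:W}

Lemma~\ref{lem:free} concerns $m=z$, while we are given only $m\le z$. The remedy is to use $F$ twice, with a bi-order and with its reverse, so that $m\le z$ in the product means $m\le z$ and $m\ge z$ in $F$. Free groups are bi-orderable; this is a classical result of Iwasawa and of B.~H.~Neumann, obtainable from the Magnus expansion. We may fix a bi-order $\le$ on $F$ with $a>1$ and $b>1$: given any bi-order $\preceq$, let $\varphi$ be the automorphism of $F$ that inverts those of $a,b$ that are below $1$ and fixes the other generators, and define $g\le h$ by $\varphi(g)\preceq\varphi(h)$. Since $\alpha_i,\beta_i$ are nonempty, $\alpha_i>1$ and $\beta_i>1$, and therefore $c_i=z\alpha_i^{-1}z^{-1}<1$. Let $\le_1$ be $\le$ and let $\le_{-1}$ be its reverse, again a bi-order.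

The difficulty is that each factor must also contain an element $y$ satisfying \eqref{eq:rules}. The condition $s_i\beta_i\le y$ asks only that $y$ be large. The condition $c_iy\beta_i\le y$ is equivalent to $c_i\cdot y\beta_iy^{-1}\le1$, where the two factors have opposite signs. Under $\le_1$ the factor $c_i$ is negative and should outweigh $y\beta_iy^{-1}$; under $\le_{-1}$ the factor $y\beta_iy^{-1}$ is negative and should outweigh $c_i$. So conjugation by $y$ should move $F$ to a less significant copy in the first case and to a more significant one in the second. A wreath product provides both.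

Let $B$ be the group of functions $f\colon\mathbb Z\to F$ with finite support $\{j:f(j)\neq1\}$, under pointwise multiplication, and let $(\tau f)(j)=f(j-1)$. Let $W=B\rtimes\langle t\rangle$ with $t$ of infinite order and $tft^{-1}=\tau f$. Every element of $W$ is uniquely $ft^p$ with $f\in B$, and the \emph{exponent} $p$ is a homomorphism $W\to\mathbb Z$ with kernel $B$. For $1\ne f\in B$ the \emph{leading index} is the least element $j_0$ of the support, and the \emph{leading value} is $f(j_0)$. For $\varepsilon\in\{1,-1\}$ let $P_\varepsilon$ be the set of all $ft^p$ such that
\[
\varepsilon p>0,\qquad\text{or}\qquad p=0,\ f\ne1\text{ and the leading value of }f\text{ is }>_\varepsilon1 .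
\]

\begin{lemma}\label{lem:order}
The set $P_\varepsilon$ is the strict positive cone of a bi-order on $W$.
\end{lemma}

\begin{proof}
By definition $1\notin P_\varepsilon$. Let $g\ne1$. If $g$ has exponent $p\ne0$, then $g^{-1}$ has exponent $-p$. If $g\in B$, then $g^{-1}$ has the same leading index and the inverse leading value. In both cases exactly one of $g,g^{-1}$ is in $P_\varepsilon$.

Let $g,g'\in P_\varepsilon$ have exponents $p,p'$. Then $\varepsilon p,\varepsilon p'\ge0$, and if one is positive then so is $\varepsilon(p+p')$. Otherwise $g,g'\in B$. If their leading indices differ, the leading value of $gg'$ is that of the factor with the smaller index. If they agree, the value of $gg'$ there is a product of two elements $>_\varepsilon1$, hence $>_\varepsilon1$.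

Conjugation preserves the exponent, so it remains to consider $g\in P_\varepsilon\cap B$. Conjugation by $t^{\pm1}$ shifts the support and keeps the leading value. Conjugation by $f\in B$ keeps the support and conjugates the leading value in $F$, which preserves its sign because $\le_\varepsilon$ is a bi-order.
\end{proof}

Let $W^z_\varepsilon$ be $W$ with this order; it is totally ordered, hence an $\ell$-group. Identify $F$ with the functions supported in $\{0\}$. The induced order on $F$ is $\le_\varepsilon$. Let $a,b,z$ be the generators of $F$, define $c_i,s_i\in F$ by \eqref{eq:freevalues}, and put $y=t^\varepsilon$.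

We check \eqref{eq:rules}. The inequalities for $z$ hold with equality. The element $(s_i\beta_i)^{-1}y$ has exponent $\varepsilon$, and $\varepsilon\cdot\varepsilon>0$, so $s_i\beta_i<y$. Finally let $e=c_i\cdot y\beta_iy^{-1}=c_i\cdot\tau^\varepsilon(\beta_i)\in B$; this function has the value $c_i$ at index $0$ and $\beta_i$ at index $\varepsilon$. If $\varepsilon=1$, the leading index is $0$ and the leading value is $c_i<_11$. If $\varepsilon=-1$, the leading index is $-1$ and the leading value is $\beta_i<_{-1}1$. In both cases $e<1$, that is, $c_iy\beta_i<y$.

The groups $W^y_\varepsilon$ are obtained by exchanging the roles of $(z,\alpha_i)$ and $(y,\beta_i)$: the group $F$ is replaced by the free group $F'$ on $a,b,y$, and $c_i=y\beta_i^{-1}y^{-1}$, $s_i=y\beta_i^{-1}$, $z=t^\varepsilon$. The system \eqref{eq:rules} is invariant under this exchange, so it holds in $W^y_\varepsilon$, and Lemma~\ref{lem:free} becomes: a word with value $y$ in $F'$ lies in $L_y$.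

\begin{proof}[Proof of Proposition~\ref{prop:H}]
Let $H=H_0\times W^z_1\times W^z_{-1}\times W^y_1\times W^y_{-1}$, and let each of $a,b,z,y,c_i,s_i$ be the $5$-tuple of its values in the factors. Condition (i) holds in every factor, hence in $H$. Joins are coordinatewise, so (ii) holds in $H$ because it holds in $H_0$. Let $m\le z$ in $H$. In $W^z_1$ and in $W^z_{-1}$ the letters of $X$ and $z$ have the same values, all in $F$. Thus $m\le_1z$ and $m\le_{-1}z$ in $F$, so $m=z$ in $F$, and $m\in L_z$ by Lemma~\ref{lem:free}. The factors $W^y_{1}$ and $W^y_{-1}$ show in the same way that $m\le y$ implies $m=y$ in $F'$, hence $m\in L_y$.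
\end{proof}

\begin{proposition}\label{prop:fail}
If $I$ has no solution, then $E_I$ fails in some $\mathbf A(H,U)\in\mathcal C$.
\end{proposition}

\begin{proof}
Take $H$ as in Proposition~\ref{prop:H}. A word below both $z$ and $y$ would lie in $L_z\cap L_y$, which is empty by Lemma~\ref{lem:languages}(a). So condition (iii) of Lemma~\ref{lem:counter} holds as well, and that lemma applies.
\end{proof}

\section{Proofs of the theorems}\label{sec:proofs}

\begin{proof}[Proof of Theorem~\ref{thm:main}]
We have $\mathcal C\subseteq\mathcal{CanRL}\subseteq\mathcal P$. If $I$ has a solution, $E_I$ holds in $\mathcal{CanRL}$ by Proposition~\ref{prop:valid}; if not, it fails in a member of $\mathcal{CanRL}$ by Proposition~\ref{prop:fail}. So the computable map $I\mapsto E_I$ reduces the $\Sigma^0_1$-complete set of solvable instances to $\mathrm{Th}(\mathcal{CanRL})$. Since $\mathcal{CanRL}$ is a finitely axiomatized variety, its valid equations are those derivable from finitely many axioms in equational logic, so $\mathrm{Th}(\mathcal{CanRL})$ is recursively enumerable. Hence it is $\Sigma^0_1$-complete, and in particular undecidable.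
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:interval}]
If $I$ has a solution, then $E_I\in\mathrm{Th}(\mathcal P)\subseteq\Sigma$ by Proposition~\ref{prop:valid}. If not, then $E_I\notin\mathrm{Th}(\mathcal C)\supseteq\Sigma$ by Proposition~\ref{prop:fail}. A decision procedure for $\Sigma$, or merely for its equations in the signature $\{\wedge,\vee,\cdot,/\}$ of $E_I$, would thus decide whether an instance has a solution.

To bound the number of variables, recall the textbook reduction of the halting problem of a \emph{fixed} universal Turing machine to PCP. It passes through the modified problem, in which a solution must begin with the first pair, and ends with a fixed block coding of the alphabet into $\{a,b\}$. All words used are nonempty, and the number $n_0$ of pairs depends only on the machine, not on its input. So solvability is undecidable for instances with $n_0$ pairs, and for these $E_I$ is written in one fixed set of $4n_0+7$ variables.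

For a class $\mathcal K$ with $\mathcal C\subseteq\mathcal K\subseteq\mathcal P$ we have $\mathrm{Th}(\mathcal P)\subseteq\mathrm{Th}(\mathcal K)\subseteq\mathrm{Th}(\mathcal C)$. This applies to $\mathcal{CanRL}$. It applies to left-cancellative residuated lattices, which satisfy $x\backslash(xy)\approx y$, hence \eqref{eq:P}, and include $\mathcal{CanRL}$. It applies to conuclear images of $\ell$-groups, which are cancellative by Lemma~\ref{lem:conucleus} and include $\mathcal C$ by Lemma~\ref{lem:AHU}.

Finally, the opposite of a residuated lattice has the same lattice and unit and the product $x\cdot^{\mathrm{op}}y=yx$; by \eqref{eq:res} its residuals are $x\backslash^{\mathrm{op}}z=z/x$ and $z/^{\mathrm{op}}y=y\backslash z$. The class $\mathcal{CanRL}$ is closed under opposites. So the equation obtained from $E_I$ by reversing all products and replacing each $q/p$ by $p\backslash q$ holds in $\mathcal{CanRL}$ iff $E_I$ does, and it is in the signature $\{\wedge,\vee,\cdot,\backslash\}$.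
\end{proof}

\begin{thebibliography}{9}

\bibitem{Post} Post, 1946.

\end{thebibliography}
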